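# Complete Kähler manifolds diffeomorphic to $\mathbb C^n$ with no nonconstant holomorphic functions

Throughout, $M$ is a complex manifold of dimension $n\ge1$ with a complete Kähler metric, and $M$ is diffeomorphic, as a smooth manifold, to $\mathbb C^n=\mathbb R^{2n}$. We ask whether $M$ must carry a nonconstant holomorphic function $f:M\to\mathbb C$.

## 1. Dimension one: uniformization, and the $\bar\partial$-equation it hides

In dimension one the answer is yes.

**Theorem 1, part (i).** If $n=1$, every such $M$ carries a nonconstant holomorphic function.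

**Proof.** $M$ is a Riemann surface diffeomorphic to $\mathbb C$, so it is simply connected and noncompact. By the uniformization theorem a simply connected Riemann surface is biholomorphic to the sphere, to $\mathbb C$ or to the unit disc, and the sphere is compact. So $M$ is biholomorphic to $\mathbb C$ or to the disc, and the coordinate $z$ is a nonconstant holomorphic function. $\square$

The metric was not used at all. What changes when $n\ge2$? There is no uniformization theorem, so the metric should now help. Here is the natural attempt.

Recall that a Kähler form $\omega$ is a closed real positive $(1,1)$-form. Since $H^2(M,\mathbb R)=0$, we can write $\omega=d\lambda$ with a real 1-form $\lambda=\lambda^{1,0}+\lambda^{0,1}$, where $\lambda^{1,0}=\overline{\lambda^{0,1}}$. The form $d\lambda$ has no $(0,2)$-part, so $\bar\partial\lambda^{0,1}=0$. Suppose we can solve $\lambda^{0,1}=\bar\partial f$ with a smooth function $f$. Then $\lambda^{1,0}=\partial\bar f$ and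
$$\omega=\partial\lambda^{0,1}+\bar\partial\lambda^{1,0}=\partial\bar\partial f+\bar\partial\partial\bar f=\partial\bar\partial(f-\bar f)=i\partial\bar\partial(2\operatorname{Im}f).\tag{1}$$
This would give a global potential for $\omega$, that is, a function $\varphi$ with $i\partial\bar\partial\varphi=\omega>0$, and such a function is a good start for constructing holomorphic functions.

For example, on $\mathbb C$ with $\omega=i\,dz\wedge d\bar z$ take $\lambda=\frac i2(z\,d\bar z-\bar z\,dz)$. Then $d\lambda=\omega$ and $\lambda^{0,1}=\frac i2z\,d\bar z=\bar\partial\big(\frac i2|z|^2\big)$, and (1) gives the potential $2\operatorname{Im}\big(\frac i2|z|^2\big)=|z|^2$.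

The attempt stops at the equation $\lambda^{0,1}=\bar\partial f$. The class of $\lambda^{0,1}$ lies in the Dolbeault group
$$H^1(M,\mathcal O)=\{\bar\partial\text{-closed }(0,1)\text{-forms}\}/\bar\partial\{\text{smooth functions}\}.$$
This group vanishes on $\mathbb C$ and on the disc. For $n\ge2$ nothing in the hypotheses makes it vanish, and we shall see that the obstruction is real: the answer is negative for every $n\ge2$.

## 2. Plurisubharmonic functions and the statement for $n\ge2$

**Definition (psh, spsh).** A function $v$ on a complex manifold with values in $[-\infty,\infty)$ is plurisubharmonic (psh) if it is upper semicontinuous (u.s.c.) and its restriction to every holomorphic disc is subharmonic or $\equiv-\infty$. The function $\equiv-\infty$ is admitted and counts as constant. "Spsh" means smooth and strictly psh, i.e. $i\partial\bar\partial v>0$.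

Examples: $\operatorname{Re}f$ and $\log|f|$ are psh for $f$ holomorphic, and $|y|^2$ is spsh on $\mathbb C^n$. We use three standard properties. A u.s.c. function attains its maximum on a compact set. In local coordinates, $v(p)$ is at most the average of $v$ over any small ball centered at $p$ (sub-mean value property). A psh function on a connected manifold which attains its maximum is constant (maximum principle).

**Definition (smoothed maximum).** Fix an even smooth convex $\theta:\mathbb R\to\mathbb R$ with $\theta(t)=|t|$ for $|t|\ge1$; then $|\theta'|\le1$. For real functions $a,b$ put $a\vee b=\frac12\big(a+b+\theta(a-b)\big)$.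

Where $|a-b|\ge1$ we have $a\vee b=\max(a,b)$. For example, $0\vee b$ equals $b$ where $b\ge1$ and $0$ where $b\le-1$. If $a,b$ are spsh, so is $a\vee b$: with $\theta',\theta''$ evaluated at $a-b$,
$$i\partial\bar\partial (a\vee b)=\tfrac{1+\theta'}2\,i\partial\bar\partial a+\tfrac{1-\theta'}2\,i\partial\bar\partial b+\tfrac{\theta''}2\,i\partial(a-b)\wedge\bar\partial(a-b).\tag{2}$$
The first two coefficients are nonnegative with sum $1$, and the last term is $\ge0$. So we can glue spsh functions wherever one of them wins by at least $1$.

Lengths are taken in the Riemannian metric $\omega(\cdot,J\cdot)$, where $J$ here is the complex structure; in this convention $i\partial\bar\partial|y|^2$ gives twice the Euclidean metric. $B(R)$ denotes the open ball of radius $R$ about $0$ in $\mathbb C^n$.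

**Theorem 1, parts (ii) and (iii).**

(ii) Let $n\ge 2$ and let $\omega_1$ be any Kähler form on a neighborhood of a closed ball $\overline B(R_1)\subset\mathbb C^n$. There is a complete Kähler manifold $(M,\omega)$ of dimension $n$, diffeomorphic to $\mathbb R^{2n}$ and an increasing union of domains biholomorphic to balls, which contains $(B(R_1),\omega_1)$ as a holomorphically and isometrically embedded open subset, and on which every plurisubharmonic function is constant. In particular $M$ has no nonconstant holomorphic functions.

(iii) For $M$ as in (ii), $\omega$ is $d$-exact but not of the form $i\partial\bar\partial\varphi$, and $H^1(M,\mathcal O)\neq0$.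

So the statement asked about is true for $n=1$ and false for every $n\ge2$. The last sentence of (ii) follows from the one before it: if $f\in\mathcal O(M)$, then $\operatorname{Re}f$ is psh, hence constant, hence $f$ is constant.

## 3. Increasing unions of balls, and what one embedding must achieve

Given radii $R_j$ and injective holomorphic maps $F_j$ from a neighborhood of $\overline B(R_j)$ to $\mathbb C^n$ with $F_j(\overline B(R_j))\subset B(R_{j+1})$, form the direct limit $M$: the disjoint union of the balls $B(R_j)$, with $\xi\in B(R_j)$ identified with $F_j(\xi)\in B(R_{j+1})$. Let $\iota_j:B(R_j)\to M$ be the canonical maps, so that $\iota_{j+1}\circ F_j=\iota_j$. If all $F_j$ are inclusions and $R_j=j$, the limit is $\mathbb C^n$. If $R_j=1$ and $F_j(\xi)=\xi/2$, the limit is again $\mathbb C^n$, through $\iota_j(\xi)=2^j\xi$. These limits have many holomorphic functions; we need embeddings that destroy them.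

How can an embedding destroy functions? Fix a small open set $O$ in the first ball and carry it along. Suppose each embedding $F$ of $K=\overline B(R)$ into a larger ball $B(\tilde R)$ had the property
$$\sup_{F(K)}v\le\sup_{F(O)}v\quad\text{for every psh }v\text{ on }B(\tilde R).\tag{3}$$
Then every psh function on the limit would be bounded by its supremum over the image of $O$, and the maximum principle would finish. But (3) is impossible when $\overline O\subset B(R)$, as will be the case for us. Indeed, take $v=|y|^2$. The function $u=|F|^2$ is spsh near $K$. If $\sup_Ou=\max_Ku$, then the maximum over $K$ is attained at a point of $\overline O\subset B(R)$, so $u$ is constant on $B(R)$, contradicting $i\partial\bar\partial u>0$.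

So we cannot capture all of $K$ at once. The way around this is to capture half of $K$ at each step, with a free choice of the half. Choosing the half well each time, we capture almost every point of $M$ in the end, and by the sub-mean value property almost every point is enough. This is the statement we need.

**Proposition 2.** Let $n\ge2$, $K=\overline B(R)\subset\mathbb C^n$, and $\emptyset\ne O\subset B(R)$ open. There are compact sets $P^\pm$ with $P^+\cup P^-=K$, depending only on $R,O$, such that for each $P\in\{P^+,P^-\}$ and each Kähler form $\omega$ on a neighborhood of $K$ there exist $\tilde R>1$, an injective holomorphic map $F$ from a neighborhood of $K$ to $\mathbb C^n$ with $F(K)\subset B(\tilde R-1)$, and a Kähler form $\tilde\omega$ on a neighborhood of $\overline B(\tilde R)$ such that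

* (a) $F^*\tilde\omega=\omega$ near $K$;
* (b) every curve in $\overline B(\tilde R)$ from $\{|y|\le\tilde R-1\}$ to $\{|y|=\tilde R\}$ has $\tilde\omega$-length $\ge1$;
* (c) $\sup_{F(P)}v\le\sup_{F(O)}v$ for every psh $v$ on $B(\tilde R)$.

We first see why this suffices and then prove it. It matters below that $P^\pm$ are known before $F$ is chosen.

## 4. Proof of Theorem 1 (ii) from Proposition 2

**Step 1: the inductive construction.** This step sets up $M$ and $\omega$. Start with the given $R_1,\omega_1$; put $O_1=B(R_1/2)$ and $K_0=\overline B(R_1/2)$. Suppose we have $R_j$, a Kähler form $\omega_j$ near $\overline B(R_j)$, and a nonempty open $O_j\subset B(R_j)$. Apply Proposition 2 with a choice $P_j\in\{P_j^+,P_j^-\}$ to be made in Step 2. Put $R_{j+1}=\tilde R$, $F_j=F$, $\omega_{j+1}=\tilde\omega$ and $O_{j+1}=F_j(O_j)$, which is open because injective holomorphic maps between open sets of $\mathbb C^n$ are open. Let $M$ be the direct limit.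

The sets $\iota_j(B(R_j))$ are open, increasing and biholomorphic to balls, and they cover $M$. Hence $M$ is connected and second countable, and it is Hausdorff because any two points lie in a common $\iota_j(B(R_j))$. By (a), $F_j^*\omega_{j+1}=\omega_j$, so there is a Kähler form $\omega$ on $M$ with $\iota_j^*\omega=\omega_j$. In particular $\iota_1$ embeds $(B(R_1),\omega_1)$ holomorphically and isometrically as an open subset. The closure of $\iota_j(B(R_j))$ in $M$ is the compact set $\iota_{j+1}(F_j(\overline B(R_j)))$.

**Step 2: choosing the halves.** The aim is that almost every point of $M$ lies in $\bigcup_j\iota_j(P_j\cap B(R_j))$. Fix a map $j\mapsto i(j)\in\{1,\dots,j\}$ that takes each positive integer value infinitely often. Let $U_{i,j}$ be the set of points of $\iota_i(B(R_i))$ not in $\bigcup_{l<j}\iota_l(P_l\cap B(R_l))$. It decreases as $j$ grows. Its volume with respect to $\omega^n$ is finite, because $\omega_i$ is smooth near $\overline B(R_i)$. For $i\le j$, all the sets involved lie in $\iota_j(B(R_j))$, so $U_{i,j}$ and its volume are determined by the data of stages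 up to $j$, before $P_j$ is chosen.

At stage $j$ let $i=i(j)\le j$. The set $U_{i,j}\subset\iota_j(B(R_j))$ is covered by $\iota_j(P_j^+\cap B(R_j))$ and $\iota_j(P_j^-\cap B(R_j))$, so one of these contains at least half of its volume. Let $P_j$ be that one. Since $U_{i,j+1}=U_{i,j}\setminus\iota_j(P_j\cap B(R_j))$, we get $\mathrm{vol}(U_{i,j+1})\le\frac12\mathrm{vol}(U_{i,j})$. Each $i$ is treated infinitely often, so $\bigcap_jU_{i,j}$ is null for every $i$. The union over $i$ of these null sets is null, which is the claim.

**Step 3: psh functions are constant.** Let $v$ be psh on $M$ and $s=\max_{\iota_1(K_0)}v$. Let $\xi\in P_j\cap B(R_j)$. By (c) applied to $v\circ\iota_{j+1}$ on $B(R_{j+1})$,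
$$v(\iota_j(\xi))=v(\iota_{j+1}(F_j(\xi)))\le\sup_{F_j(O_j)}v\circ\iota_{j+1}=\sup_{\iota_{j+1}(O_{j+1})}v=\sup_{\iota_1(O_1)}v\le s,$$
because $\iota_{j+1}(O_{j+1})=\iota_{j+1}(F_j(O_j))=\iota_j(O_j)=\dots=\iota_1(O_1)$. By Step 2, $v\le s$ almost everywhere. Near any point, $v$ is at most its average over small coordinate balls, so $v\le s$ everywhere. If $s=-\infty$, then $v\equiv-\infty$. Otherwise the maximum $s$ is attained on $\iota_1(K_0)$, and $v$ is constant because $M$ is connected.

**Step 4: completeness.** We show that metric balls are relatively compact. Let $o'=\iota_1(0)$, let $m\in\mathbb N$, and suppose that a curve of length $<m$ joins $o'$ to a point $q\notin\iota_{m+1}(B(R_{m+1}))$. Let $2\le j\le m+1$. Since $F_{j-1}(\overline B(R_{j-1}))\subset B(R_j-1)$, the point $o'$ has $|y|<R_j-1$ in the chart $\iota_j$, while $q\notin\iota_j(B(R_j))$. At the first exit time from $\iota_j(B(R_j))$ the curve is at a point of $\iota_{j+1}(F_j(\partial B(R_j)))$, so $|y|\to R_j$ there. Going back to the last earlier time with $|y|=R_j-1$, we obtain a subarc that runs, in the chart $\iota_j$,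 from $|y|=R_j-1$ to $|y|\to R_j$ within $R_j-1\le|y|<R_j$. Adding its end point gives a curve in $\overline B(R_j)$, and by (b) its length is $\ge1$.

For $j<j'$ the $j$-th subarc lies in $\iota_j(B(R_j))\subset\iota_{j'-1}(B(R_{j'-1}))\subset\iota_{j'}(B(R_{j'}-1))$, while the $j'$-th one lies in $|y|\ge R_{j'}-1$ in the chart $\iota_{j'}$. So the $m$ subarcs are disjoint, and the length is at least $m$, a contradiction. Thus the metric ball of radius $m$ about $o'$ lies in the relatively compact set $\iota_{m+1}(B(R_{m+1}))$, for every $m$. By the Hopf–Rinow theorem $(M,\omega)$ is complete.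

**Step 5: the diffeomorphism type.** We straighten the embeddings one at a time. The tool is the disc theorem (Palais, Cerf; Hirsch, *Differential Topology*, Ch. 8, Thm. 3.1): two orientation-preserving smooth embeddings of a closed ball into a connected oriented manifold of the same dimension without boundary differ by a diffeomorphism of that manifold with compact support, isotopic to the identity.

Let $\overline{\mathbb B}_j\subset\mathbb R^{2n}$ be the closed ball of radius $j$. We construct orientation-preserving diffeomorphisms $G_j:\overline B(R_j)\to\overline{\mathbb B}_j$ with $G_{j+1}\circ F_j=G_j$. Let $G_1$ be a dilation. Given $G_j$, let $\sigma_j:\overline{\mathbb B}_{j+1}\to\overline B(R_{j+1})$ be the dilation. Both $\sigma_j|_{\overline{\mathbb B}_j}$ and $F_j\circ G_j^{-1}$ are orientation-preserving embeddings of $\overline{\mathbb B}_j$ into $B(R_{j+1})$. So there is a compactly supported diffeomorphism $\tau$ of $B(R_{j+1})$, isotopic to the identity, with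
$$\tau\circ\sigma_j|_{\overline{\mathbb B}_j}=F_j\circ G_j^{-1}.$$
Extend $\tau$ by the identity to $\overline B(R_{j+1})$ and put $G_{j+1}=(\tau\circ\sigma_j)^{-1}$. Then on $\overline{\mathbb B}_j$ we have $G_{j+1}\circ F_j\circ G_j^{-1}=(\tau\sigma_j)^{-1}\tau\sigma_j=\mathrm{id}$, as required. The formula $\iota_j(\xi)\mapsto G_j(\xi)$ is therefore well defined. It maps $\iota_j(B(R_j))$ diffeomorphically onto the open ball of radius $j$, for every $j$, so it is a diffeomorphism $M\to\mathbb R^{2n}$. Given Proposition 2, this proves (ii). $\square$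

## 5. Two families of discs that cover each other's gaps

Everything now rests on Proposition 2, and there on (c): the set $F(O)$ must dominate $F(P)$ for psh functions. Work in $\mathbb C^2$ with coordinates $(z,w)$. The simplest domination is the maximum principle on a family of discs: for a bounded disc $\Omega\subset\mathbb C$,
$$v\le\max_{\{|z|\le1\}\times\partial\Omega}v\ \text{ on }\{|z|\le1\}\times\overline\Omega,\qquad v\text{ psh near }\{|z|\le1\}\times\overline\Omega.$$
So one would try to bend $O$ until it contains $\{|z|\le1\}\times\partial\Omega$. The moves available to us will be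
$$(z,w)\mapsto(z,e^{h(z)}w)\quad\text{and}\quad (z,w)\mapsto(e^{a(w)}(z-g(w)),w),\tag{4}$$
which preserve $\{w\ne0\}$. Suppose $0\in\Omega$, $F(K)\subset\{w\neq0\}$, and $F(O)$ contains the circle $\{0\}\times\partial\Omega$. This circle is a loop in $F(K)$, which is homeomorphic to a ball, so it contracts inside $F(K)\subset\{w\ne0\}$; but its $w$-coordinate winds once around $0$. Contradiction. A ball moved by (4) can contain only an arc of such a circle, and over the gap left by the arc the maximum principle has no control.

The way past this is to use two discs $\Omega_1,\Omega_2$, each with a gap $I_i$ in its boundary, such that the gap of each lies inside the other disc. The second family of discs consists of graphs $z=g_\tau(w)$ rather than $z=$ const, and we must see why. Over the two points $c_\pm$ where the circles cross, the first family has the fiber $\{|z|\le1\}$. If the fibers of the two families met over both $c_+$ and $c_-$, we could go from $c_-$ to $c_+$ over one arc and back over the other inside $F(O)$, and the same winding argument would give a contradiction. So the second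 family must be far from the first over $c_\pm$, and yet it must sweep out the first over the gap $I_1$ and lie inside it over the gap $I_2$. This is the task of the function $\alpha$ below.

**The configuration.** Let $\Omega_1=\{|w-1|<2\}$ and $\Omega_2=\{|w+1|<2\}$. Let $I_1=\{w\in\partial\Omega_1:\operatorname{Re}w<-\frac9{10}\}$ and $I_2=-I_1\subset\partial\Omega_2$. Let $J_i=\partial\Omega_i\setminus I_i$, which are closed arcs with $J_2=-J_1$, let $J=J_1\cup J_2$, and let $D_0=\{|w-\frac12|\le\frac3{10}\}$.

On $\partial\Omega_1$ we have $|w+1|^2=|w-1|^2+4\operatorname{Re}w=4+4\operatorname{Re}w$. Hence $\overline{I_1}\subset\Omega_2$ and, by symmetry, $\overline{I_2}\subset\Omega_1$. The circles cross where $\operatorname{Re}w=0$, so $\partial\Omega_1\cap\partial\Omega_2=\{c_\pm\}$ with $c_\pm=\pm i\sqrt3$. These points lie on both arcs, so $J_1\cap J_2=\{c_\pm\}$. On $D_0$ we have $|w-1|\le0.8$ and $|w+1|\le1.8$, so $D_0\subset\Omega_1\cap\Omega_2$ and $D_0\cap J=\emptyset$. Finally $0\in\Omega_1\cap\Omega_2$ and $0\notin D_0$.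

**The complement of $J$.** We need its components in order to apply Runge's theorem. The set $\mathbb C\setminus J$ is the disjoint union of the exterior $\mathbb C\setminus(\overline\Omega_1\cup\overline\Omega_2)$ and
$$V=(\Omega_1\cap\Omega_2)\cup I_1\cup(\Omega_2\setminus\overline\Omega_1)\cup I_2\cup(\Omega_1\setminus\overline\Omega_2)\ni0 .$$
The exterior is open. It is connected because $\overline\Omega_1\cup\overline\Omega_2$ is star-shaped about $0$, so every exterior point can be moved radially out to a large circle. $V$ is open because $I_1\subset\Omega_2$ and $I_2\subset\Omega_1$ have neighborhoods disjoint from the exterior. $V$ is connected, as follows. The lens $\Omega_1\cap\Omega_2$ is convex. The lune $\Omega_2\setminus\overline\Omega_1$ is connected because, for $2<\rho<4$, the circle $|w-1|=\rho$ meets $\Omega_2$ in an arc through $1-\rho\in(-3,-1)$, and these arcs are joined by the segment $(-3,-1)$; the other lune is its mirror image. Every point of $I_1$ is adjacent to the lens and to the lune $\Omega_2\setminus\overline\Omega_1$, and every point of $I_2$ to the lens and to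 the other lune.

So $\mathbb C\setminus J$ has exactly two components. Removing a closed disc from a connected open set of the plane that contains it leaves a connected set, so $\mathbb C\setminus(J\cup D_0)$ has exactly two components too, the exterior and $V\setminus D_0\ni0$.

Recall Runge's theorem: a function holomorphic near a compact $L\subset\mathbb C$ is a uniform limit on $L$ of rational functions whose poles lie in a prescribed set meeting each component of $(\mathbb C\cup\{\infty\})\setminus L$. Recall also the Hartogs–Rosenthal theorem: if $L$ has zero area, the rational functions with poles off $L$ are dense in $C(L)$. With poles at $0$ and $\infty$ we get two facts.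

* (A1) $\mathcal O(\mathbb C^*)|_J$ is uniformly dense in $C(J)$. Indeed $J$ has zero area, so rational functions with poles off $J$ are dense, and Runge moves the poles to $0,\infty$.
* (A2) For every $\eta>0$ there is $q\in\mathcal O(\mathbb C^*)$ with $|q|<\eta$ on $J$ and $|q-1|<\eta$ on $D_0$. Apply Runge to the function equal to $0$ near $J$ and $1$ near $D_0$.

The pole at $0$ is needed. No entire $p$ is uniformly close to $1/w$ on $J$: if $|wp-1|<1$ on $J\supset\partial V$, the maximum principle on the bounded set $V$ gives $|wp-1|<1$ at $w=0$, where the value is $-1$. This is why we work in $\{w\ne0\}$.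

**The second family.** For $N\in\mathbb N$ put
$$\alpha(w)=\tfrac14\big(1-\tfrac{w^2}2\big)^N,\qquad\beta(w)=e^{-w},\qquad g_\tau=\alpha+\tau\beta\quad(|\tau|\le1).$$
The base $1-\frac{w^2}2$ has modulus below $1$ on the gaps and equals $\frac52$ at $c_\pm$, so a high power does what is needed. In detail, let $w=x+iy\in\overline{I_1}$. Then $x\in[-1,-\frac9{10}]$ and $y^2=3+2x-x^2$. So $\operatorname{Re}w^2=2x^2-2x-3$, which decreases on this interval and is $\ge0.42$, and $|w|^2=3+2x\le1.2$. Therefore
$$\big|1-\tfrac{w^2}2\big|^2=1-\operatorname{Re}w^2+\tfrac{|w|^4}4\le1-0.42+0.36=0.94 .$$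
Since $\alpha$ is even, $|\alpha|\le\frac14$ on $\overline{I_1}\cup\overline{I_2}$. Moreover $|\beta|=e^{-\operatorname{Re}w}\ge e^{0.9}>2$ on $\overline{I_1}$, $|\beta|\le e^{-0.9}<\frac12$ on $\overline{I_2}$, $|\beta|\le e^3$ on $\overline\Omega_2$, and $\alpha(c_\pm)=\frac14(\frac52)^N$. This gives two facts.

* (B1) On $\overline{I_2}$: $|g_\tau|\le\frac14+\frac12<1$ for all $|\tau|\le1$. Over its own gap, the second family lies inside $\{|z|<1\}$.
* (B2) If $w\in\overline{I_1}$ and $|t|\le1$, then $t=g_\tau(w)$ with $\tau=(t-\alpha(w))/\beta(w)$ and $|\tau|\le\frac{1+1/4}2<1$. Over the gap of the first family, the second sweeps out all of $\{|z|\le1\}$.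

Let
$$S_1=\{(z,w):|z|\le1,\,w\in J_1\},\qquad S_2=\{(g_\tau(w),w):|\tau|\le1,\,w\in J_2\},$$
$$\Gamma=\{|z|\le1\}\times\overline\Omega_1\ \cup\ \{(g_\tau(w),w):|\tau|\le1,\,w\in\overline\Omega_2\}.$$

**Lemma 3.** If $v$ is psh on a neighborhood of $\Gamma$ in $\mathbb C^2$ (or $v\equiv-\infty$), then $v\le s:=\max_{S_1\cup S_2}v$ on $\{|z|\le1\}\times\overline\Omega_1$.

**Proof.** We bound $v$ over the two gaps. Let
$$Q_1=\{|z|\le1\}\times\overline{I_1},\quad Q_2=\{(g_\tau(w),w):|\tau|\le1,\ w\in\overline{I_2}\},\quad m=\max_{Q_1\cup Q_2}v .$$
Suppose $m>s$; in particular $m>-\infty$.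

Suppose first that $m$ is attained at $(t,w^*)\in Q_1$. By (B2) choose $\tau$ with $|\tau|<1$ and $g_\tau(w^*)=t$. The function $u(w)=v(g_\tau(w),w)$ is defined on a disc slightly larger than $\overline\Omega_2$. It is subharmonic there, since $u(w^*)=m>-\infty$ excludes $u\equiv-\infty$. On $\partial\Omega_2=J_2\cup I_2$ we have $u\le\max(s,m)=m$, since over $J_2$ the graph lies in $S_2$ and over $I_2$ it lies in $Q_2$. Since $w^*\in\overline{I_1}\subset\Omega_2$ and $u(w^*)=m$, the maximum principle gives $u\equiv m$ on $\Omega_2$. But at $\zeta\in J_2$ we have $u(\zeta)\le s<m$, so by upper semicontinuity $u<m$ near $\zeta$, in particular at points of $\Omega_2$. Contradiction.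

Suppose instead that $m$ is attained at $(z^*,w^*)\in Q_2$. Then $|z^*|<1$ by (B1), and $w^*\in\overline{I_2}\subset\Omega_1$. The function $u(w)=v(z^*,w)$ is subharmonic near $\overline\Omega_1$. For $w\in\partial\Omega_1=J_1\cup I_1$ the point $(z^*,w)$ lies in $S_1\cup Q_1$, so $u\le m$ there, and $u(w^*)=m$. As before $u\equiv m$ on $\Omega_1$, while $u\le s<m$ on $J_1$, so $u<m$ near $J_1$. Contradiction.

So $m\le s$. For $|t|\le1$ the function $w\mapsto v(t,w)$ is at most $\max(s,m)=s$ on $\partial\Omega_1$, since $(t,w)\in S_1\cup Q_1$ there; hence it is at most $s$ on $\overline\Omega_1$. $\square$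

Lemma 3 holds for every $N$, so we may choose $N$ late.

## 6. Proof of Proposition 2: the map $F$ and property (c)

We want $F(O)\supset S_1\cup S_2$ and $F(P)\subset\{|z|\le1\}\times D_0$, with the remaining coordinates $z'$ small. The plan is as follows. An affine map separates $O$ and $P$ in the $z$-direction. A move of $w$ depending on $z$ then spreads $O$ along the arcs $J_1,J_2$ and puts $P$ over $D_0$. Finally a move of $z$ depending on $w$ enlarges the pieces of $O$ and shrinks $P$.

**Step 1: the halves and the affine normalization.** Choose $\overline B(o,3\delta)\subset O$, so $3\delta\le R$, and put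
$$P^\pm=\{\xi\in K:\pm\operatorname{Re}(\xi_1-o_1)\ge0\}.$$
These depend only on $R$ and $O$ (fix one choice of $o,\delta$ for each $O$). The reflection $\xi_1\mapsto-\xi_1$ preserves $K$ and carries $P^-$ for $(O,o)$ to $P^+$ for the reflected pair. So it is enough to treat $P=P^+$ for arbitrary data; in the other case we reflect the data, pulling back $\omega$, and compose $F$ with the reflection.

Put $p=o-2\delta e_1$. Then $\overline B(p,\delta)\subset O$, and $\operatorname{Re}(\xi_1-p_1)\ge2\delta$ on $P$. Write $\xi=(\xi_1,\xi',\xi_n)$ and denote target coordinates by $y=(z,z',w)$ with $z'\in\mathbb C^{n-2}$ (absent if $n=2$). Put $X=\mathbb C^{n-1}\times\mathbb C^*=\{w\ne0\}$. Let $\kappa=\frac1{8R}$ and $\delta'=\frac{\kappa\delta}2<1$, and let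
$$A(\xi)=\big(\tfrac8\delta(\xi_1-p_1),\ \kappa(\xi'-p'),\ 1+\kappa(\xi_n-p_n)\big),$$
an affine automorphism of $\mathbb C^n$. Since $|\xi-p|<2R$ on $K$, we have the following.

* On $A(K)$: $|z'|\le\frac14$ and $|w-1|\le\frac14$, so $A(K)\subset X$.
* $\{|z|\le4,\ |z'|\le\delta',\ |w-1|\le\delta'\}\subset A(\overline B(p,\delta))\subset A(O)$, because the preimage satisfies $|\xi_1-p_1|\le\frac\delta2$, $|\xi'-p'|\le\frac\delta2$, $|\xi_n-p_n|\le\frac\delta2$, hence $|\xi-p|\le\frac{\sqrt3}2\delta<\delta$.
* On $A(P)$: $z\in E:=\{\operatorname{Re}z\ge16,\ |z|\le16R/\delta\}$, a compact convex set.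

So $A(O)$ contains a thin polydisc about $\{|z|\le4\}\times\{0\}\times\{1\}$, while $A(P)$ has $\operatorname{Re}z\ge16$.

**Step 2: moving $w$.** We spread the polydisc over the arcs: the interval $0\le z\le1$ will go along $J_1$, and $2\le z\le3$ along $J_2$.

Let $\theta_0=\arccos(-0.95)$, $j_1(s)=1+2e^{i\theta_0(2s-1)}$ and $j_2(s)=-\overline{j_1(s)}$ for $s\in[0,1]$. Since $\operatorname{Re}(1+2e^{i\phi})\ge-\frac9{10}$ means $\cos\phi\ge-0.95$, the map $j_1$ is a homeomorphism onto $J_1$. As $J_1$ is symmetric under conjugation and $J_2=-J_1$, the map $j_2$ is a homeomorphism onto $J_2$. If $j_1(s_\pm)=c_\pm$, then also $j_2(s_\pm)=-\overline{c_\pm}=c_\pm$.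

The arcs avoid $0$, so there is a continuous $\ell:[0,3]\to\mathbb C$ with $e^{\ell(s)}=j_1(s)$ and $e^{\ell(2+s)}=j_2(s)$ for $s\in[0,1]$: take continuous logarithms and interpolate linearly on $[1,2]$. We claim that there are polynomials $h,k$ with
$$|h-\ell|<\tfrac{\delta'}8,\quad|k|<\tfrac14\ \text{ on }[0,3];\qquad|h-\log\tfrac12|<\tfrac18,\quad|k-\log\delta'|<\tfrac14\ \text{ on }E .$$
This is a case of Mergelyan's theorem. It also follows from Runge's: by Weierstrass choose a polynomial $\ell^*$ with $|\ell^*-\ell|<\frac{\delta'}{16}$ on $[0,3]$. The function equal to $\ell^*$ near $[0,3]$ and to $\log\frac12$ near $E$ is holomorphic near $[0,3]\cup E$, whose complement is connected, so some polynomial $h$ is within $\frac{\delta'}{16}$ of it. In the same way $k$ is obtained from the function equal to $0$ near $[0,3]$ and to $\log\delta'$ near $E$.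

Let $\Theta_1(z,z',w)=(z,e^{k(z)}z',e^{h(z)}w)\in\mathrm{Aut}(X)$. By uniform continuity of $h$ and $k$, choose $r\in(0,\frac12]$ such that $|h(z)-\ell(s)|\le\frac{\delta'}4$ and $|k(z)|\le\frac12$ whenever $s\in[0,3]$ and $|z-s|\le r$. Then for $s\in[0,1]$
$$\{(z,z',j_1(s)):|z-s|\le r,\ |z'|\le\tfrac{\delta'}2\}\cup\{(z,z',j_2(s)):|z-2-s|\le r,\ |z'|\le\tfrac{\delta'}2\}\subset\Theta_1(A(O)).\tag{5}$$
Indeed, the preimage under $\Theta_1$ of a point of the first set is $(z,e^{-k(z)}z',e^{\ell(s)-h(z)})$. Here $|z|\le4$; $|e^{-k(z)}z'|\le e^{1/2}\frac{\delta'}2<\delta'$; and, since $|e^u-1|\le2|u|$ for $|u|\le1$, $|e^{\ell(s)-h(z)}-1|\le\frac{\delta'}2<\delta'$. So it lies in the polydisc of Step 1. For the second set replace $\ell(s)$ by $\ell(2+s)$; again $|z|\le3+\frac12\le4$.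

On $\Theta_1(A(P))$ we have $z\in E$ and $|z'|\le\delta'e^{1/4}\cdot\frac14\le\frac{\delta'}2$. Also $w=\frac12e^\epsilon w_1$ with $|\epsilon|<\frac18$ and $|w_1-1|\le\frac14$, so
$$|2w-1|\le|e^\epsilon-1|\,|w_1|+|w_1-1|\le\tfrac14\cdot\tfrac54+\tfrac14<\tfrac35,$$
i.e. $w\in D_0$.

**Step 3: moving $z$.** Over $j_1(s)$ we now have a disc of radius $r$ about $s$, to be enlarged and moved over $0$; over $j_2(s)$ we have a disc about $2+s$, to be moved over $\alpha(j_2(s))$. Over $c_\pm$ both discs are present, and one affine map of the $z$-line must take $s_\pm$ to $0$ and $2+s_\pm$ to $\alpha(c_\pm)$. This forces the factor $\mu=\frac12\alpha(c_\pm)$, which we use everywhere on $J$.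

Let $C=e^3+1$, and choose $N$ so large that
$$\mu:=\tfrac12\alpha(c_\pm)=\tfrac18\big(\tfrac52\big)^N\ge\tfrac{2C}r .$$
Define $g_0$ on $J$ by
$$g_0(j_1(s))=s,\qquad g_0(j_2(s))=2+s-\alpha(j_2(s))/\mu .$$
At $c_\pm$ both formulas give $s_\pm$, since $\alpha(c_\pm)/\mu=2$. So $g_0$ is well defined and continuous. Choose $L>0$ with $e^{-L}(16R/\delta+1)\le\frac12$.

We claim that for every $\epsilon_1>0$ there are $a,g\in\mathcal O(\mathbb C^*)$ with
$$|a-\log\mu|\le\epsilon_1,\ |g-g_0|\le\epsilon_1\ \text{ on }J;\qquad|a+L|\le\epsilon_1,\ |g|\le\epsilon_1\ \text{ on }D_0.\tag{6}$$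
By (A1) take $g_1\in\mathcal O(\mathbb C^*)$ with $|g_1-g_0|\le\frac{\epsilon_1}2$ on $J$. Take $q$ from (A2) and put $g=(1-q)g_1$ and $a=(1-q)\log\mu-qL$. On $J$ we have $|g-g_1|\le\eta\max_J|g_1|$ and $|a-\log\mu|\le\eta|\log\mu+L|$. On $D_0\subset\mathbb C^*$ we have $|g|\le\eta\max_{D_0}|g_1|$ and $|a+L|\le\eta|\log\mu+L|$. So it is enough to choose $\eta$ small, depending on $g_1,\mu,L,\epsilon_1$.

Put $\alpha_0=\max_{J_2}|\alpha|$ and take $\epsilon_1\le\min\big(\frac12,\frac1{2\alpha_0+2\mu}\big)$. Then $e^{\epsilon_1}\le2$, and the following hold.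

* On $J$: $|e^a|\ge\mu e^{-\epsilon_1}\ge\frac\mu2\ge\frac Cr$.
* For $w=j_1(s)$: $|e^{a(w)}(s-g(w))|\le2\mu\epsilon_1\le1$.
* For $w=j_2(s)$: $|e^{a(w)}(2+s-g(w))-\alpha(w)|\le1$. Indeed $\alpha(w)=\mu(2+s-g_0(w))$, so the quantity inside is $(e^a-\mu)\frac{\alpha}{\mu}+e^a(g_0-g)$. Its modulus is at most $2\mu\epsilon_1\cdot\frac{\alpha_0}\mu+2\mu\epsilon_1=(2\alpha_0+2\mu)\epsilon_1\le1$.
* For $w\in D_0$ and $z\in E$: $|e^{a(w)}(z-g(w))|\le2e^{-L}(16R/\delta+1)\le1$.

Let $\Theta_2(z,z',w)=(e^{a(w)}(z-g(w)),z',w)\in\mathrm{Aut}(X)$, $\Theta=\Theta_2\circ\Theta_1$ and $F=\Theta\circ A$. Then $F$ is holomorphic and injective on $A^{-1}(X)\supset K$, with values in $X$.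

**Step 4: property (c).** We collect what $F$ does. For $w=j_1(s)$ the disc $\{|z-s|\le r\}$ is mapped to a disc of radius $\ge C$ with center within distance $1$ of $0$. It contains $\{|z|\le C-1\}\supset\{|z|\le1\}$. For $w=j_2(s)$ the disc $\{|z-2-s|\le r\}$ is mapped to a disc of radius $\ge C$ with center within distance $1$ of $\alpha(w)$. It contains $\{|z-\alpha(w)|\le C-1=e^3\}$, which contains $\{g_\tau(w):|\tau|\le1\}$ because $|\beta|\le e^3$ on $\overline\Omega_2$. Since $\Theta_2$ does not change $z'$, (5) and the last of the four items give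
$$F(O)\supset\{|z'|\le\tfrac{\delta'}2,\ (z,w)\in S_1\cup S_2\},\qquad F(P)\subset\{|z|\le1,\ |z'|\le\tfrac{\delta'}2,\ w\in D_0\subset\Omega_1\}.\tag{7}$$
Choose $\tilde R>1$ such that $B(\tilde R-1)$ contains the compact sets $F(K)$ and $\{|z'|\le\frac{\delta'}2,\ (z,w)\in\Gamma\}$. Let $v$ be psh on $B(\tilde R)$. For fixed $z'$ with $|z'|\le\frac{\delta'}2$, the function $v(\cdot,z',\cdot)$ is psh or $\equiv-\infty$ on a ball in $\mathbb C^2$ that contains $\Gamma$. Lemma 3 and (7) bound it on $\{|z|\le1\}\times\overline\Omega_1$ by its maximum over $S_1\cup S_2$, hence by $\sup_{F(O)}v$. By (7) again, $\sup_{F(P)}v\le\sup_{F(O)}v$, which is (c).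

## 7. Proof of Proposition 2: carrying the Kähler form along

It remains to find $\tilde\omega$ on a neighborhood of $\overline B(\tilde R)$. On $F(K)$ it is prescribed. We extend potentials, using $\vee$ from Section 2.

**Step 5: extension to $\mathbb C^n$.** On a ball slightly larger than $K$ the closed form $\omega$ has a potential: $\omega=i\partial\bar\partial\varphi$ with $\varphi$ spsh. This is the computation (1) on a ball, where both the Poincaré lemma and the $\bar\partial$-lemma hold. Take $R<R'<R''$ with $\varphi$ defined near $\overline B(R'')$ and $N_1\le\varphi\le N_2$ there. Put $\psi=N_1-2+T(|\xi|^2-R'^2)$ with $T>0$. Then $\psi\le\varphi-2$ for $|\xi|\le R'$, and for large $T$ we have $\psi>\varphi+1$ near $|\xi|=R''$. Let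
$$\tilde\varphi=\varphi\ \text{ on }B(R'),\qquad\tilde\varphi=\varphi\vee\psi\ \text{ for }R'\le|\xi|\le R'',\qquad\tilde\varphi=\psi\ \text{ outside.}$$
Near $|\xi|=R'$ we have $\varphi-\psi\ge1$, so $\varphi\vee\psi=\varphi$; near $|\xi|=R''$ we have $\varphi\vee\psi=\psi$. So $\tilde\varphi$ is smooth, and by (2) it is spsh on $\mathbb C^n$. It equals $\varphi$ near $K$. Hence $\hat\varphi:=\tilde\varphi\circ A^{-1}\circ\Theta^{-1}$ is spsh on $X$, and $\hat\varphi\circ F=\varphi$ near $K$.

**Step 6: extension across $\{w=0\}$.** The function $\hat\varphi$ lives only on $X$, because $\Theta$ is not defined at $w=0$. We replace it near $w=0$ by $|y|^2$, and we force the transition with a multiple of $\log|w|$, which is pluriharmonic on $X$ and so does not change $i\partial\bar\partial$.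

Since $F(K)\subset X$ is compact, choose $\varepsilon>0$ with $|w|>3\varepsilon$ on $F(K)$. Let $C_1=\max|\hat\varphi|$ over $\{|y|\le\tilde R+1,\ \varepsilon\le|w|\le3\varepsilon\}$, and take $\gamma>0$ with $\gamma\log\frac32\ge C_1+(\tilde R+1)^2+2$. Put
$$a_1=\hat\varphi+\gamma\log\frac{|w|}{2\varepsilon},\qquad b_1=|y|^2 .$$
For $|y|\le\tilde R+1$ we have $a_1-b_1\ge-C_1+\gamma\log\frac32-(\tilde R+1)^2\ge2$ on $|w|=3\varepsilon$, and $a_1-b_1\le C_1-\gamma\log2\le-2$ on $|w|=\varepsilon$. Hence
$$\varphi'=a_1\ (|w|\ge3\varepsilon),\qquad\varphi'=a_1\vee b_1\ (\varepsilon\le|w|\le3\varepsilon),\qquad\varphi'=b_1\ (|w|\le\varepsilon)$$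
is a well-defined spsh function on $B(\tilde R+1)$; the pieces agree near the two transition sets, as in Step 5. Near $F(K)$ we have $\varphi'=a_1$, so $i\partial\bar\partial\varphi'=i\partial\bar\partial\hat\varphi$ there, and $F^*(i\partial\bar\partial\varphi')=i\partial\bar\partial\varphi=\omega$ near $K$.

**Step 7: a long collar.** For (b) we add a form supported away from $F(K)$. Let $\chi$ be smooth, convex and nondecreasing, zero on $(-\infty,(\tilde R-1)^2]$, with $\chi'>0$ beyond. Put
$$\tilde\omega=i\partial\bar\partial\big(\varphi'+T'\chi(|y|^2)\big),\qquad T'>0 .$$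
We have
$$i\partial\bar\partial\chi(|y|^2)=\chi'(|y|^2)\,i\partial\bar\partial|y|^2+\chi''(|y|^2)\,i\partial|y|^2\wedge\bar\partial|y|^2\ge\chi'(|y|^2)\,i\partial\bar\partial|y|^2\ge0 .$$
So $\tilde\omega$ is a Kähler form on $B(\tilde R+1)$, a neighborhood of $\overline B(\tilde R)$. The added form vanishes on $B(\tilde R-1)$, which is a neighborhood of $F(K)$, so (a) holds. On $\tilde R-\frac12\le|y|\le\tilde R$ the added form is at least $T'm\,i\partial\bar\partial|y|^2$ with $m=\chi'\big((\tilde R-\frac12)^2\big)>0$. A curve as in (b) crosses this shell, where it has Euclidean length $\ge\frac12$, hence $\tilde\omega$-length $\ge\frac12\sqrt{2T'm}$. For $T'm\ge2$ this is at least $1$, and (b) holds. Proposition 2 is proved, and with it Theorem 1 (ii). $\square$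

## 8. An exact Kähler form without a potential: proof of Theorem 1 (iii)

Let $(M,\omega)$ be as in (ii). We return to the attempt of Section 1 and read it backwards.

Since $M$ is diffeomorphic to $\mathbb R^{2n}$, $H^2(M,\mathbb R)=0$, so $\omega=d\lambda$ with a real 1-form $\lambda$. Suppose $\omega=i\partial\bar\partial\varphi$. Since $\omega$ is real, we may replace $\varphi$ by its real part. Then $i\partial\bar\partial\varphi=\omega>0$, so $\varphi$ is psh, hence constant by (ii), hence $\omega=0$, a contradiction. So $\omega$ is $d$-exact but not of the form $i\partial\bar\partial\varphi$.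

Suppose $H^1(M,\mathcal O)=0$. The form $\lambda^{0,1}$ is $\bar\partial$-closed, since $\omega$ has type $(1,1)$. So $\lambda^{0,1}=\bar\partial f$ for some smooth $f$, and (1) gives $\omega=i\partial\bar\partial(2\operatorname{Im}f)$, which we have just excluded. Hence $H^1(M,\mathcal O)\ne0$. More precisely, the class of $\lambda^{0,1}$, at which the attempt of Section 1 stopped, is nonzero. $\square$
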